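\title{The Cantor set is not a Calder\'on set}

\begin{abstract}
Let $A(\mathbf{T})$ be the algebra of absolutely convergent Fourier series and let $C$ be the middle-thirds Cantor set. We construct $\varphi\in A(\mathbf{T})$ vanishing on $C$ such that $\|\varphi-\varphi\psi\|_A\ge 7/125$ for every $\psi\in A(\mathbf{T})$ vanishing on $C$. Thus $C$ is not a Calder\'on set, although it is a set of spectral synthesis by a theorem of Herz. The same holds, with some positive constant, for every proper closed set that is mapped into itself by $x\mapsto qx$ and contains a digit set to a base $q^r$ with at least two digits; a digit set to base $q$ is a Calder\'on set exactly when it uses one digit or all $q$ digits. The proof builds signed measures on level sets $\{\varphi=h\}$, $h\to0$, whose Fourier coefficients differ from those of the Cantor measure by $O(h)$ uniformly.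
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $\mathbf{T}=\mathbf{R}/2\pi\mathbf{Z}$, and let $A(\mathbf{T})$ be the Banach algebra, under pointwise multiplication, of continuous functions $\varphi$ on $\mathbf{T}$ with
\[
\|\varphi\|_A=\sum_{n\in\mathbf{Z}}|\hat\varphi(n)|<\infty,\qquad \hat\varphi(n)=\frac1{2\pi}\int_0^{2\pi}\varphi(x)e^{-inx}\,dx .
\]
A closed set $E\subseteq\mathbf{T}$ determines two ideals,
\[
k(E)=\{\varphi\in A(\mathbf{T}):\varphi=0\text{ on }E\},\qquad
j(E)=\{\varphi\in A(\mathbf{T}):\varphi=0\text{ on a neighborhood of }E\}.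
\]
The set $E$ is an \emph{S-set} (a set of spectral synthesis) if $j(E)$ is dense in $k(E)$. It is a \emph{C-set} (a Calder\'on set) if for every $\varphi\in k(E)$ there are $\psi_n\in j(E)$ with $\|\varphi-\varphi\psi_n\|_A\to0$. Since $\varphi\psi_n\in j(E)$, every C-set is an S-set. The two definitions differ in the approximants they allow: in an S-set $\varphi$ may be approximated by any functions that vanish near $E$, in a C-set it must be approximated by its own multiples. With $V_n=1-\psi_n$, the second condition asks for cutoff functions $V_n$, equal to $1$ near $E$, such that $\|\varphi V_n\|_A\to0$.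

To see what the simplest sets give, we need one inequality. If $f$ is Lipschitz on $\mathbf{T}$, then $\widehat{f'}(n)=in\hat f(n)$, so the Cauchy--Schwarz inequality and Parseval's identity give
\begin{equation}\label{eq:lip}
\|f\|_A\le|\hat f(0)|+\Bigl(\sum_{n\ne0}n^{-2}\Bigr)^{1/2}\|f'\|_2\le\|f\|_\infty+2\|f'\|_2,
\qquad \|g\|_2^2=\frac1{2\pi}\int_0^{2\pi}|g|^2 .
\end{equation}
In particular Lipschitz functions belong to $A(\mathbf{T})$ (Bernstein).

\begin{example}\label{ex:point}
Points are C-sets; this is classical \cite[Ch.~7]{Rudin}, and we recall the mechanism for the point $0$. The triangle $\Lambda_\epsilon(x)=\max(0,1-|x|/\epsilon)$ is a positive multiple of the convolution square of the indicator of $[-\epsilon/2,\epsilon/2]$, so $\hat\Lambda_\epsilon\ge0$ and $\|\Lambda_\epsilon\|_A=\Lambda_\epsilon(0)=1$. The trapezoid $V_\epsilon=2\Lambda_{2\epsilon}-\Lambda_\epsilon$ equals $1$ on $[-\epsilon,\epsilon]$, vanishes off $[-2\epsilon,2\epsilon]$, and has $\|V_\epsilon\|_A\le3$. The function $f_{n,\epsilon}=(e^{inx}-1)V_\epsilon$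 satisfies $|f_{n,\epsilon}|\le2|n|\epsilon$ and $|f_{n,\epsilon}'|\le3|n|$ and vanishes off $[-2\epsilon,2\epsilon]$, so $\|f_{n,\epsilon}\|_A\to0$ as $\epsilon\to0$ by \eqref{eq:lip}; also $\|f_{n,\epsilon}\|_A\le6$. If $\varphi(0)=0$, then $\varphi V_\epsilon=\sum_n\hat\varphi(n)f_{n,\epsilon}$, and $\|\varphi V_\epsilon\|_A\to0$ by dominated convergence.
\end{example}

What matters here is that the cutoffs are bounded in norm. Suppose that $E$ is an S-set with cutoffs $V_n$ such that $\|V_n\|_A\le L$ and every neighborhood of $E$ contains the support of $V_n$ for large $n$. Then $E$ is a C-set: for $\varphi\in k(E)$ and $g\in j(E)$ we have $gV_n=0$ for large $n$, so $\limsup\|\varphi V_n\|_A\le L\|\varphi-g\|_A$, which can be made arbitrarily small. The definition of a C-set is more generous than this, because the cutoffs may be unbounded and may depend on $\varphi$.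

Let $C=\{2\pi\sum_{j\ge1}\epsilon_j3^{-j}:\epsilon_j\in\{0,2\}\}\subseteq\mathbf{T}$ be the middle-thirds Cantor set. Herz proved in 1956 that $C$ is an S-set. The question we address, which has been posed as open, is:
\begin{quote}
\emph{Is the Cantor set $C$ a C-set?}
\end{quote}
One might guess that it is. A set of $N$ points is a C-set, by Example~\ref{ex:point} with a sum of $N$ translated trapezoids; at each scale $C$ looks like a finite set; every $\varphi\in k(C)$ can be approximated from $j(C)$; and the cutoffs may be adapted to $\varphi$. The answer is nevertheless negative. Let $\mu$ be the Cantor measure, the law of $2\pi\sum_j\epsilon_j3^{-j}$ when the $\epsilon_j$ are independent and uniform on $\{0,2\}$. An ideal $\mathcal{I}$ is said to have \emph{approximate units} if for every $\varphi\in\mathcal{I}$ and $\epsilon>0$ there is $\psi\in\mathcal{I}$ with $\|\varphi-\varphi\psi\|_A<\epsilon$.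

\begin{theorem}\label{thm:cantor}
There is a real-valued $\varphi\in k(C)$ such that
\begin{equation}\label{eq:main}
\Bigl|\int v\,d\mu\Bigr|\le\frac{125}{7}\,\|\varphi v\|_A\qquad\text{for all }v\in A(\mathbf{T}).
\end{equation}
Consequently $\|\varphi-\varphi\psi\|_A\ge\frac7{125}$ for every $\psi\in k(C)$, in particular for every $\psi\in j(C)$. The set $C$ is not a C-set, and $k(C)$ has no approximate units, bounded or unbounded.
\end{theorem}

With Herz's theorem, $C$ is an S-set that is not a C-set.

The method applies to other sets defined by digits. For an integer $Q\ge2$ and a nonempty set $D\subseteq\{0,\dots,Q-1\}$ put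
\[
E_{Q,D}=\Bigl\{2\pi\sum_{j\ge1}a_jQ^{-j}:a_j\in D\Bigr\}\subseteq\mathbf{T}.
\]
This set is closed, as a continuous image of the compact space $D^{\mathbf{N}}$, and $QE_{Q,D}\subseteq E_{Q,D}$, because multiplication by $Q$ shifts the digits. For example $C=E_{3,\{0,2\}}$.

\begin{theorem}\label{thm:invariant}
Let $q\ge2$, and let $F\subsetneq\mathbf{T}$ be closed with $qF\subseteq F$. Suppose that $F\supseteq E_{q^r,D}$ for some $r\ge1$ and some $D\subseteq\{0,\dots,q^r-1\}$ with $|D|\ge2$. Then there are $\varphi\in k(F)$ and $\delta>0$ such that $\|\varphi-\varphi\psi\|_A\ge\delta$ for all $\psi\in k(F)$. In particular $F$ is not a C-set.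
\end{theorem}

\begin{corollary}\label{cor:class}
Let $q\ge 2$ and $\emptyset\ne D\subseteq\{0,\dots,q-1\}$. Then $E_{q,D}$ is a C-set if and only if $|D|=1$ or $|D|=q$.
\end{corollary}

Section~\ref{sec:levels} reduces \eqref{eq:main} to finding measures on nearby level sets of $\varphi$ that are close to $\mu$. Section~\ref{sec:onescale} finds one such measure by hand, at a single scale. Section~\ref{sec:criterion} states a general criterion, Proposition~\ref{prop:digit}, and derives Theorem~\ref{thm:cantor} from it. Section~\ref{sec:proof} proves the criterion by combining infinitely many scales, and Section~\ref{sec:invariant} derives Theorem~\ref{thm:invariant} and Corollary~\ref{cor:class}.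

\section{Dividing a measure by a function}\label{sec:levels}

Measures are finite complex Borel measures. A measure $\sigma$ is \emph{carried by} a Borel set $B$ if $|\sigma|(B^c)=0$. For a measure $\sigma$ on $\mathbf{T}$ put
\[
\hat\sigma(\ell)=\int e^{-i\ell x}\,d\sigma(x),\qquad\|\sigma\|_{PM}=\sup_{\ell\in\mathbf{Z}}|\hat\sigma(\ell)| .
\]
Integrating the uniformly convergent Fourier series of $v$ term by term gives
\begin{equation}\label{eq:dual}
\Bigl|\int v\,d\sigma\Bigr|=\Bigl|\sum_k\hat v(k)\hat\sigma(-k)\Bigr|\le\|v\|_A\|\sigma\|_{PM}\qquad(v\in A(\mathbf{T})).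
\end{equation}
The norm $\|\sigma\|_{PM}$ is at most the total variation of $\sigma$, and the whole argument rests on signed measures for which it is far smaller.

Inequality \eqref{eq:main} says that $\mu$ can be divided by $\varphi$. The map $\varphi v\mapsto\int v\,d\mu$ is well defined and bounded on the subspace $\varphi A(\mathbf{T})$, so by the Hahn--Banach theorem it extends to a bounded functional $S$ on $A(\mathbf{T})$, a \emph{pseudomeasure}, with $\langle S,\varphi v\rangle=\int v\,d\mu$; that is, $\varphi S=\mu$, although $\varphi$ vanishes on the support of $\mu$. (There is no conflict with Herz's theorem: since $\langle S,\varphi\rangle=1$, that theorem shows only that $S$ does not annihilate $j(C)$.) The model is the distributional identity $x\cdot(-\delta_0')=\delta_0$, where $-\delta_0'$ is the limit of the quotients $(\delta_h-\delta_0)/h$ and $\delta_h$ sits on the level set $\{x=h\}$. For a point these quotients are unbounded in $\|\cdot\|_{PM}$: if $\ell h\in[\pi/3,\pi]$, then $|e^{-i\ell h}-1|/h\ge1/h$. We look for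 $\varphi$ and $\mu$ for which the analogous quotients stay bounded. The following lemma is all that we use of this picture.

\begin{lemma}\label{lem:level}
Let $\varphi\in A(\mathbf{T})$, $h>0$ and $K\ge0$. Let $\mu$ and $\sigma$ be measures on $\mathbf{T}$, carried by $\{\varphi=0\}$ and $\{\varphi=h\}$ respectively, with $\|\sigma-\mu\|_{PM}\le Kh$. Then
\[
\Bigl|\int v\,d\mu\Bigr|\le K\|\varphi v\|_A+Kh\|v\|_A\qquad(v\in A(\mathbf{T})).
\]
\end{lemma}

\begin{proof}
We have $\int\varphi v\,d(\sigma-\mu)=h\int v\,d\sigma$, so \eqref{eq:dual} gives $|\int v\,d\sigma|\le K\|\varphi v\|_A$. By \eqref{eq:dual} again, $|\int v\,d(\sigma-\mu)|\le Kh\|v\|_A$.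
\end{proof}

So it suffices to find one function $\varphi$ and measures $\sigma$ as in the lemma, with a fixed $K$, for a sequence of levels $h\to0$.

Our functions $\varphi$ will read digits, through two elementary facts. First, for $\lambda\in A(\mathbf{T})$ and an integer $N\ge1$, the function $x\mapsto\lambda(Nx)=\sum_n\hat\lambda(n)e^{inNx}$ has the same norm as $\lambda$. Second, for $0\le a<Q$ let $I_Q(a)$ be the closed arc $\{2\pi y:a/Q\le y\le(a+1)/Q\}$ of $\mathbf{T}$. Then
\begin{equation}\label{eq:digit}
x=2\pi\sum_{i\ge1}a_iQ^{-i},\quad a_i\in\{0,\dots,Q-1\}\quad\Longrightarrow\quad Q^{j-1}x\in I_Q(a_j)\quad(j\ge1),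
\end{equation}
because $Q^{j-1}x\equiv2\pi y\pmod{2\pi}$ with $y=\sum_{i\ge j}a_iQ^{-(i-j+1)}$, and $0\le y-a_j/Q\le(Q-1)\sum_{i\ge2}Q^{-i}=1/Q$.

\section{One scale: moving one digit of the Cantor set}\label{sec:onescale}

Grouping ternary digits in pairs, $a_j=3\epsilon_{2j-1}+\epsilon_{2j}$, shows that $C=E_{9,D}$ with $D=\{0,2,6,8\}$, and that $\mu$ is the law of $2\pi\sum_ja_j9^{-j}$ with $a_j$ independent and uniform on $D$. The digit $4$ is forbidden, and it is the mean of the allowed digits. We leave $C$ by changing one digit to $4$, and we let $\varphi$ count how many times this was done.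

\emph{The function.} Let $\lambda(2\pi y)$ equal $0$ for $y\in[0,\frac13]\cup[\frac23,1]$, equal $1$ for $y\in[\frac49,\frac59]$, and be linear in between. It is Lipschitz, so $\lambda\in A(\mathbf{T})$. It vanishes on $C$ and on the arcs $I_9(0),I_9(2),I_9(6),I_9(8)$, and it equals $1$ on $I_9(4)$. Fix $n\ge1$ and put
\[
\Phi_n(x)=\frac1n\sum_{j=1}^n\lambda(9^{j-1}x).
\]
Then $\|\Phi_n\|_A\le\|\lambda\|_A$, and $\Phi_n\in k(C)$ because $9C\subseteq C$. By \eqref{eq:digit}, if all digits of $x=2\pi\sum_ja_j9^{-j}$ lie in $D\cup\{4\}$, then $n\Phi_n(x)$ is the number of $j\le n$ with $a_j=4$.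

\emph{The measure.} Choose $j$ uniformly in $\{1,\dots,n\}$, independently of the digits, replace $a_j$ by $4$, and let $\sigma_n$ be the law of the resulting point. It is carried by $\{\Phi_n=1/n\}$. It is singular to $\mu$, so the total variation of $\sigma_n-\mu$ is $2$. We claim that
\begin{equation}\label{eq:onescale}
\|\sigma_n-\mu\|_{PM}\le\frac\kappa n,\qquad\kappa=\frac{25}7 .
\end{equation}
Let $\chi$ be the characteristic function of a digit, centered at $4$:
\[
\chi(\theta)=\tfrac14\bigl(e^{-4i\theta}+e^{-2i\theta}+e^{2i\theta}+e^{4i\theta}\bigr)=\tfrac12(\cos4\theta+\cos2\theta)=\cos3\theta\cos\theta .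
\]
With $t=\cos^2\theta\in[0,1]$ we have $\chi=4t^2-3t$, whose minimum is $-\frac9{16}$, at $t=\frac38$. If $\chi\ge0$ then $|1-\chi|=1-|\chi|$, and if $\chi<0$ then $|1-\chi|/(1-|\chi|)=(1+|\chi|)/(1-|\chi|)\le\frac{25/16}{7/16}$. Hence
\begin{equation}\label{eq:chi}
|1-\chi(\theta)|\le\tfrac{25}7\,\bigl(1-|\chi(\theta)|\bigr)\qquad(\theta\in\mathbf{R}).
\end{equation}
Fix $\ell$ and put $c_j=\chi(2\pi\ell9^{-j})$. Write $a_j=4+(a_j-4)$ and note that $\sum_j4\cdot9^{-j}=\frac12$. Independence gives $\hat\mu(\ell)=(-1)^\ell\prod_jc_j$, and setting the $j$th digit equal to $4$ replaces the factor $c_j$ by $1$. Therefore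
\begin{equation}\label{eq:diff}
\hat\sigma_n(\ell)-\hat\mu(\ell)=\frac{(-1)^\ell}n\sum_{j=1}^n(1-c_j)\prod_{i\ne j}c_i .
\end{equation}
Put $s_j=1-|c_j|\in[0,1]$. By \eqref{eq:chi} the sum has modulus at most $\kappa\sum_{j\le n}s_j\prod_{i\le n,\,i\ne j}(1-s_i)$. The last sum is the probability that exactly one of $n$ independent events, of probabilities $s_1,\dots,s_n$, occurs, so it is at most $1$. This proves \eqref{eq:onescale}. The point is that a term of \eqref{eq:diff} is large only when $1-c_j$ is large; then $|c_j|$ is away from $1$ by \eqref{eq:chi}, and this damps all the other terms.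

Lemma~\ref{lem:level} with $h=1/n$, $K=\kappa$ and $v=1-\psi$ now gives
\[
\|\Phi_n-\Phi_n\psi\|_A\ge\frac1\kappa-\frac{1+\|\psi\|_A}n\qquad(\psi\in k(C)).
\]
So the functions $\Phi_n$, which are bounded in norm, can be approximated within $1/(2\kappa)$ only by using $\psi$ with $1+\|\psi\|_A\ge n/(2\kappa)$. This is Theorem~\ref{thm:cantor} at one scale.

\begin{remark}\label{rem:base3}
Base $9$ is needed. In base $3$ the forbidden digit $1$ is again the mean, but the arcs $I_3(0)$ and $I_3(1)$ touch, so no continuous $\lambda$ separates them, and $\chi(\theta)=\cos\theta$ violates \eqref{eq:chi}, with any constant, at $\theta=\pi$. The estimate \eqref{eq:onescale} fails as well. Formula \eqref{eq:diff} holds with $c_j=\cos(2\pi\ell3^{-j})$. For $\ell=(3^n-1)/2$ we get $c_j=-\cos(\pi3^{-j})$ if $j\le n$, and $c_j\ge\cos(\pi3^{-(j-n)})$ if $j>n$. All $n$ terms of the sum then have the same sign and modulus at least $\Pi^2$, where $\Pi=\prod_{i\ge1}\cos(\pi3^{-i})>0$, so $\|\sigma_n-\mu\|_{PM}\ge\Pi^2$ for every $n$.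
\end{remark}

\emph{The difficulty.} We need a single $\varphi$ and levels $h\to0$. The natural candidate is a series with one term for each of infinitely many disjoint blocks of positions, the $m$th term being $\eta_m$ times an average like $\Phi_n$ over $n_m$ positions, with $\sum_m\eta_m<\infty$ so that the series converges in $A(\mathbf{T})$. Moving one digit in the $m$th block reaches the level $h_m=\eta_m/n_m$ at cost $\kappa/n_m=(\kappa/\eta_m)h_m$, and the constant $K=\kappa/\eta_m$ tends to infinity.

The remedy is to let a new block correct the measure found at the previous scale, instead of starting again from $\mu$. Suppose that $\nu$ is a good measure at level $h$, and that we want one at the level $h'=rh$ with $0<r<1$. The mixture $(1-r)\mu+r\nu$ is at distance $r\|\nu-\mu\|_{PM}\le Kh'$ from $\mu$, with the same $K$, but it sits on the two levels $0$ and $h$. Use the new block to raise the first part by $h'$ and to lower the second part by $h-h'$. The mean displacement is $(1-r)h'+r(h'-h)=h'-rh=0$. If the effect of a displacement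 $c$ is linear in $c$ to first order, with the same slope for both signs of $c$, then the expensive first-order terms cancel, and only second-order errors remain. So each block must be able to move the level by many steps, up and down, with a two-sided derivative at $0$ and a quadratic remainder. Section~\ref{sec:proof} constructs such blocks.

\section{A criterion in terms of a forbidden digit}\label{sec:criterion}

The following proposition isolates what was used about $C$ in Section~\ref{sec:onescale}.

\begin{proposition}\label{prop:digit}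
Let $Q\ge2$, $\emptyset\ne D\subseteq\{0,\dots,Q-1\}$ and $w\in\{0,\dots,Q-1\}$. Let $p$ be a probability measure on $D$, and let $F\subseteq\mathbf{T}$ be closed with $QF\subseteq F$ and $F\supseteq E_{Q,D}$. Put $\chi(\theta)=\sum_{a\in D}p(a)e^{i(a-w)\theta}$, and assume:
\begin{itemize}
\item[(H1)] there is a real-valued $\lambda\in A(\mathbf{T})$ with $\lambda=0$ on $F$, $\lambda=0$ on $I_Q(a)$ for every $a\in D$, and $\lambda=1$ on $I_Q(w)$;
\item[(H2)] there is $\kappa\ge1$ with $|1-\chi(\theta)|\le\kappa(1-|\chi(\theta)|)$ for all $\theta\in\mathbf{R}$.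
\end{itemize}
Let $\mu$ be the law of $2\pi\sum_ja_jQ^{-j}$, where the $a_j$ are independent with law $p$. Then there is a real-valued $\varphi\in k(F)$ with
\[
\Bigl|\int v\,d\mu\Bigr|\le5\kappa\,\|\varphi v\|_A\qquad\text{for all }v\in A(\mathbf{T}).
\]
Hence $\|\varphi-\varphi\psi\|_A\ge1/(5\kappa)$ for all $\psi\in k(F)$.
\end{proposition}

The last sentence follows from the case $v=1-\psi$: the probability measure $\mu$ is carried by $E_{Q,D}\subseteq F$, where $\psi=0$, so $\int v\,d\mu=1$.

\begin{proof}[Proof of Theorem~\ref{thm:cantor}]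
Take $Q=9$, $D=\{0,2,6,8\}$, $w=4$, $F=C$, and $p$ uniform on $D$, so that $\mu$ is the Cantor measure. The function $\lambda$ of Section~\ref{sec:onescale} satisfies (H1), and \eqref{eq:chi} is (H2) with $\kappa=\frac{25}7$. Proposition~\ref{prop:digit} gives \eqref{eq:main} and the lower bound $\frac7{125}$ for all $\psi\in k(C)$. Since $j(C)\subseteq k(C)$, no sequence $\psi_n\in j(C)$ has $\|\varphi-\varphi\psi_n\|_A\to0$.
\end{proof}

\begin{remark}\label{rem:H2}
Hypothesis (H1) forces $w\notin D$. Hypothesis (H2) forces two arithmetic conditions. If $p$ has mean $m$, then $1-\chi(\theta)=-i(m-w)\theta+O(\theta^2)$, while $1-|\chi(\theta)|\le1-\sum_ap(a)\cos((a-m)\theta)=O(\theta^2)$; so $m=w$. In particular $p$ is not a point mass and $|D|\ge2$, in agreement with Example~\ref{ex:point}. If $g$ is the greatest common divisor of the differences of points in the support of $p$, then $|\chi(2\pi/g)|=1$, so $\chi(2\pi/g)=1$, which means that $g$ divides $a-w$ for $a$ in the support. Lemma~\ref{lem:H2} shows that these two conditions are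 sufficient.
\end{remark}

\section{Proof of the criterion}\label{sec:proof}

Throughout this section the hypotheses of Proposition~\ref{prop:digit} are in force.

\subsection{Measures on digit sequences}\label{ss:digits}

All measures are built as products over sets of positions, so we work on sequences of digits and pass to $\mathbf{T}$ at the end. For $J\subseteq\mathbf{N}=\{1,2,\dots\}$ let $\Omega_J=(D\cup\{w\})^J$ with the product topology; it is a finite set when $J$ is finite. For a measure $\rho$ on $\Omega_J$ put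
\[
\widetilde\rho(\ell)=\int\exp\Bigl(-2\pi i\ell\sum_{j\in J}(a_j-w)Q^{-j}\Bigr)d\rho(a),\qquad\|\rho\|=\sup_{\ell\in\mathbf{Z}}|\widetilde\rho(\ell)| .
\]
This is a seminorm, and probability measures have $\|\rho\|=1$. If $J\cap J'=\emptyset$ and $\rho,\rho'$ are measures on $\Omega_J,\Omega_{J'}$, Fubini's theorem gives $\widetilde{\rho\otimes\rho'}=\widetilde\rho\,\widetilde{\rho'}$, so
\[
\|\rho\otimes\rho'\|\le\|\rho\|\,\|\rho'\| .
\]
At a single position $j$, the transform of $\delta_w$ is $1$ and the transform of $p$ is $c_j=\chi(-2\pi\ell Q^{-j})$. Let $p_J$ be the product of copies of $p$ over $J$, and let $N_J(a)=\#\{j\in J:a_j=w\}$ for finite $J$.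

Let $\pi:\Omega_{\mathbf{N}}\to\mathbf{T}$ be the continuous map $\pi(a)=2\pi\sum_ja_jQ^{-j}$. Then $\mu=\pi_*p_{\mathbf{N}}$. For a measure $\rho$ on $\Omega_{\mathbf{N}}$, the numbers $\widetilde\rho(\ell)$ and $\widehat{\pi_*\rho}(\ell)$ differ by a factor of modulus $1$, so $\|\pi_*\rho\|_{PM}=\|\rho\|$. If $\rho$ is carried by $\pi^{-1}(B)$ then $\pi_*\rho$ is carried by $B$, since $|\pi_*\rho|\le\pi_*|\rho|$.

Put $\lambda_j(x)=\lambda(Q^{j-1}x)$. Then $\|\lambda_j\|_A=\|\lambda\|_A$; $\lambda_j=0$ on $F$ because $Q^{j-1}F\subseteq F$ (this is the only use of the invariance of $F$); and \eqref{eq:digit} with (H1) gives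
\begin{equation}\label{eq:read}
\lambda_j(\pi(a))=1\text{ if }a_j=w,\qquad\lambda_j(\pi(a))=0\text{ if }a_j\in D .
\end{equation}

\subsection{Moving $k$ digits of a block}\label{ss:k}

Let $B\subset\mathbf{N}$ with $|B|=n$. For $0\le k\le n$ let $\alpha_k$ be the probability measure on $\Omega_B$ obtained by choosing a uniformly random $k$-element subset $U\subseteq B$, placing the digit $w$ at the positions in $U$, and placing independent digits of law $p$ elsewhere. Thus $\alpha_0=p_B$, and $\alpha_k$ is carried by $\{N_B=k\}$ because $w\notin D$. Let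
\[
\beta=n(\alpha_1-\alpha_0)=\sum_{j\in B}(\delta_w-p)_j\otimes p_{B\setminus\{j\}},
\]
where the subscript $j$ indicates the position. The next lemma is a Taylor expansion of $\alpha_k$ in the variable $k/n$, with bounds independent of $n$. It is the only place where (H2) is used.

\begin{lemma}\label{lem:taylor}
We have $\|\beta\|\le\kappa$, and if $\kappa k\le n$ then $\|\alpha_k-\alpha_0-\frac kn\beta\|\le\kappa^2(k/n)^2$.
\end{lemma}

\begin{proof}
Fix $\ell$. Then $\widetilde\alpha_k(\ell)$ is the average over $U$ of $\prod_{j\in B\setminus U}c_j$. Writing $1=c_j+(1-c_j)$ for each $j\in U$ and expanding,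
\[
\prod_{j\in B\setminus U}c_j=\sum_{L\subseteq U}t_L,\qquad t_L=\prod_{j\in L}(1-c_j)\prod_{j\in B\setminus L}c_j .
\]
A fixed set $L\subseteq B$ with $|L|=l$ is contained in the random set $U$ with probability
\[
\theta_l=\frac{k(k-1)\cdots(k-l+1)}{n(n-1)\cdots(n-l+1)}\le\Bigl(\frac kn\Bigr)^l,
\]
since $(k-i)/(n-i)\le k/n$; here $\theta_0=1$ and $\theta_1=k/n$. Hence $\widetilde\alpha_k(\ell)=\sum_{L\subseteq B}\theta_{|L|}t_L$. The term $L=\emptyset$ is $\widetilde\alpha_0(\ell)$, and $\sum_{|L|=1}t_L=\widetilde\beta(\ell)$.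

Put $s_j=1-|c_j|\in[0,1]$, so that $|1-c_j|\le\kappa s_j$ by (H2). Let $Y$ be the number of events that occur among $n$ independent events of probabilities $s_j$, $j\in B$. Then
\[
\sum_{|L|=l}|t_L|\le\kappa^l\sum_{|L|=l}\ \prod_{j\in L}s_j\prod_{j\in B\setminus L}(1-s_j)=\kappa^l\,\mathbf{P}(Y=l).
\]
The case $l=1$ gives $|\widetilde\beta(\ell)|\le\kappa$. The terms with $|L|\ge2$ contribute at most $\sum_{l\ge2}(\kappa k/n)^l\,\mathbf{P}(Y=l)\le(\kappa k/n)^2$, because $\kappa k/n\le1$.
\end{proof}

\subsection{A family that is differentiable at the level $0$}\label{ss:two}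

A count can only increase, so to move down as well as up we use two blocks with opposite signs. Let $B,B'\subset\mathbf{N}$ be disjoint with $|B|=|B'|=n$, let $h>0$ and $\eta=nh$, and put
\[
X=h\,(N_B-N_{B'})\quad\text{on }\Omega_{B\cup B'} .
\]
Write $\alpha_k,\beta$ for the measures of Section~\ref{ss:k} on $\Omega_B$ and $\alpha_k',\beta'$ for those on $\Omega_{B'}$. The measure $\alpha_k\otimes\alpha_l'$ is carried by $\{X=h(k-l)\}$. Let $x=k/n$ and $y=l/n$ with $\kappa x,\kappa y\le1$, and write $\alpha_k=\alpha_0+x\beta+R$, $\alpha_l'=\alpha_0'+y\beta'+R'$. Then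
\[
\alpha_k\otimes\alpha_l'-\bigl[\alpha_0\otimes\alpha_0'+x\,\beta\otimes\alpha_0'+y\,\alpha_0\otimes\beta'\bigr]
=R\otimes\alpha_l'+\alpha_0\otimes R'+x\,\beta\otimes(y\beta'+R'),
\]
and by Lemma~\ref{lem:taylor} the right side has seminorm at most $\kappa^2x^2+\kappa^2y^2+\kappa x(\kappa y+\kappa^2y^2)$. As $\kappa y\le1$,
\begin{equation}\label{eq:two}
\bigl\|\alpha_k\otimes\alpha_l'-\alpha_0\otimes\alpha_0'-x\,\beta\otimes\alpha_0'-y\,\alpha_0\otimes\beta'\bigr\|\le\kappa^2(x+y)^2 .
\end{equation}

We want measures on the levels $kh$ and $-kh$ whose first-order terms are opposite. Record a first-order term by its pair of coefficients on $\beta\otimes\alpha_0'$ and $\alpha_0\otimes\beta'$. A probability mixture of measures $\alpha_k\otimes\alpha_l'$ on a nonzero level has a nonzero pair with nonnegative entries, and two such pairs are never opposite. So signed measures are needed. The combination $b\,\alpha_k\otimes\alpha_0'+(1-b)\,\alpha_{2k}\otimes\alpha_k'$ sits on the level $kh$ and has the pair $((2-b)x,(1-b)x)$. Its mirror image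 under the exchange of $B$ and $B'$ sits on the level $-kh$ and has the swapped pair. The two pairs are opposite exactly when $2-b=-(1-b)$, that is, $b=\frac32$. Accordingly, put $\tau_0=\alpha_0\otimes\alpha_0'=p_{B\cup B'}$, for integers $1\le k\le n/(2\kappa)$ put
\[
\tau_{kh}=\tfrac32\,\alpha_k\otimes\alpha_0'-\tfrac12\,\alpha_{2k}\otimes\alpha_k',\qquad
\tau_{-kh}=\tfrac32\,\alpha_0\otimes\alpha_k'-\tfrac12\,\alpha_k\otimes\alpha_{2k}',
\]
and let
\[
\dot\tau=\frac1{2\eta}\bigl(\beta\otimes\alpha_0'-\alpha_0\otimes\beta'\bigr).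
\]

\begin{lemma}\label{lem:tau}
For $c\in h\mathbf{Z}$ with $|c|\le\eta/(2\kappa)$:
\begin{itemize}
\item[(i)] $\tau_c$ is carried by $\{X=c\}$;
\item[(ii)] $\|\dot\tau\|\le\kappa/\eta$;
\item[(iii)] $\|\tau_c-\tau_0-c\,\dot\tau\|\le6\kappa^2c^2/\eta^2$.
\end{itemize}
\end{lemma}

\begin{proof}
Part (i) holds for each term of $\tau_c$, and (ii) follows from $\|\beta\|,\|\beta'\|\le\kappa$. For (iii) let $|c|=kh$ with $k\ge1$, and $x=k/n=|c|/\eta$; then $2\kappa x\le1$, so \eqref{eq:two} applies to all four products. The constant term of $\tau_{\pm kh}$ is $(\frac32-\frac12)\tau_0=\tau_0$. The first-order term of $\tau_{kh}$ has the pair $\frac32(x,0)-\frac12(2x,x)=(\frac x2,-\frac x2)$, so it equals $x\eta\,\dot\tau=c\,\dot\tau$. That of $\tau_{-kh}$ has the pair $\frac32(0,x)-\frac12(x,2x)=(-\frac x2,\frac x2)$, so it equals $-x\eta\,\dot\tau=c\,\dot\tau$. In both cases the remainder is at most $\frac32\kappa^2x^2+\frac12\kappa^2(3x)^2=6\kappa^2x^2$.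
\end{proof}

\subsection{The function $\varphi$}\label{ss:phi}

The $m$th pair of blocks has step $h_m$ and weight $\eta_m=n_mh_m$. We need $\sum_m\eta_m<\infty$ for convergence, and $h_m\in h_{m+1}\mathbf{Z}$ so that the required displacements are available. The $(m+1)$st pair must lower a fraction $h_{m+1}/h_m$ of the mass by almost $h_m$; by Lemma~\ref{lem:tau}(iii) the error, divided by the new level $h_{m+1}$, is of order $\kappa^2h_m/\eta_{m+1}^2$, and these errors must be summable. All this holds for the following choice. Fix an integer $s\ge0$ with $2^s\ge16\kappa^2$ and put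
\[
h_m=2^{-4m-s},\qquad n_m=2^{3m+s},\qquad\eta_m=n_mh_m=2^{-m}\qquad(m\ge1),
\]
so that $h_m\le2^{-4m}/(16\kappa^2)$. Choose pairwise disjoint sets $B_m,B_m'\subset\mathbf{N}$ $(m\ge1)$ with $|B_m|=|B_m'|=n_m$, and define
\[
\varphi=\sum_{m\ge1}d_m,\qquad d_m=h_m\Bigl(\sum_{j\in B_m}\lambda_j-\sum_{j\in B_m'}\lambda_j\Bigr).
\]
Since $\|d_m\|_A\le2\cdot2^{-m}\|\lambda\|_A$, the series converges in $A(\mathbf{T})$, hence uniformly, and $\varphi$ is a real-valued element of $k(F)$. By \eqref{eq:read},
\begin{equation}\label{eq:phipi}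
\varphi\circ\pi=\sum_{m\ge1}X_m,\qquad X_m=h_m\bigl(N_{B_m}-N_{B_m'}\bigr).
\end{equation}
Let $\tau_c^{(m)}$ and $\dot\tau^{(m)}$ be the measures of Lemma~\ref{lem:tau} for $B_m,B_m',h_m$.

\subsection{Passing from one scale to the next}\label{ss:scales}

Let $W_M=\bigcup_{m\le M}(B_m\cup B_m')$, let $\mu_M=p_{W_M}$, and let $Z_M=X_1+\dots+X_M$ on the finite set $\Omega_{W_M}$. The measure $\mu_M$ is carried by $\{Z_M=0\}$.

\begin{lemma}\label{lem:scales}
For every $M\ge1$ there is a measure $\nu_M$ on $\Omega_{W_M}$, carried by $\{Z_M=h_M\}$, with $\|\nu_M-\mu_M\|\le5\kappa h_M$.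
\end{lemma}

\begin{proof}
We define $\nu_M$ recursively and estimate $K_M=\|S_M\|$, where $S_M=(\nu_M-\mu_M)/h_M$.

Let $\nu_1=\tau^{(1)}_{h_1}$; this is allowed because $h_1\le1/(256\kappa^2)\le\eta_1/(2\kappa)$. By Lemma~\ref{lem:tau}, $\nu_1$ is carried by $\{X_1=h_1\}$, and $K_1\le2\kappa+24\kappa^2h_1\le2\kappa+1$.

Given $\nu_M$, write $h=h_M$, $h'=h_{M+1}$, $r=h'/h=\frac1{16}$, $\tau_c=\tau_c^{(M+1)}$ and $\dot\tau=\dot\tau^{(M+1)}$. The numbers $h'$ and $h'-h=-15h'$ lie in $h'\mathbf{Z}$ and have modulus at most $h\le2^{-4M-4}/\kappa^2\le2^{-(M+1)}/(2\kappa)$, so Lemma~\ref{lem:tau} applies to both. Following the plan at the end of Section~\ref{sec:onescale}, define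
\[
\nu_{M+1}=(1-r)\,\mu_M\otimes\tau_{h'}+r\,\nu_M\otimes\tau_{h'-h} .
\]
The first term is carried by the set where $Z_M=0$ and $X_{M+1}=h'$, the second by the set where $Z_M=h$ and $X_{M+1}=h'-h$. On both sets $Z_{M+1}=h'$.

Write $\tau_{h'}=\tau_0+h'\dot\tau+R_1$ and $\tau_{h'-h}=\tau_0-(h-h')\dot\tau+R_2$. Since $\mu_{M+1}=\mu_M\otimes\tau_0$ and $(1-r)h'=r(h-h')$,
\[
\nu_{M+1}-\mu_{M+1}=r(\nu_M-\mu_M)\otimes\tau_0-r(h-h')(\nu_M-\mu_M)\otimes\dot\tau+(1-r)\mu_M\otimes R_1+r\,\nu_M\otimes R_2 .
\]
This is the cancellation: $\dot\tau$, whose seminorm may be as large as $\kappa2^{M+1}$, appears only against the small measure $\nu_M-\mu_M$. Dividing by $h'=rh$,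
\[
S_{M+1}=S_M\otimes\bigl(\tau_0-(h-h')\dot\tau\bigr)+\frac{1-r}{h'}\,\mu_M\otimes R_1+\frac1h\,\nu_M\otimes R_2 .
\]
Lemma~\ref{lem:tau} gives $\|\dot\tau\|\le\kappa2^{M+1}$, $\|R_1\|\le6\kappa^24^{M+1}h'^2$ and $\|R_2\|\le6\kappa^24^{M+1}h^2$, and $\|\nu_M\|=\|\mu_M+hS_M\|\le1+hK_M$. Therefore
\[
K_{M+1}\le K_M\bigl(1+\kappa2^{M+1}h\bigr)+6\kappa^24^{M+1}\bigl(h'+h+h^2K_M\bigr).
\]
From $h\le2^{-4M-4}/\kappa^2$ and $\kappa\ge1$ we get
\[
\kappa2^{M+1}h\le2^{-3M-3},\qquad6\kappa^24^{M+1}h\le\tfrac32\,4^{-M},\qquad6\kappa^24^{M+1}h^2\le\tfrac32\,2^{-6M-4}\le2^{-3M-3},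
\]
and with $h'+h\le2h$,
\[
K_{M+1}\le K_M\bigl(1+2^{-3M-2}\bigr)+3\cdot4^{-M}.
\]
By induction $K_M\le\bigl(K_1+\sum_{i\ge1}3\cdot4^{-i}\bigr)\prod_{i\ge1}(1+2^{-3i-2})$. The sum equals $1$, and the product is at most $\exp(\sum_{i\ge1}2^{-3i-2})=e^{1/28}<1.04$. Hence $K_M\le1.04\,(2\kappa+2)\le 4.16\,\kappa\le5\kappa$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:digit}]
Let $W_M^c=\mathbf{N}\setminus W_M$ and $\sigma_M=\pi_*(\nu_M\otimes p_{W_M^c})$. The measure $\nu_M\otimes p_{W_M^c}$ is carried by the set of $a$ with $Z_M(a)=h_M$ and $a_j\in D$ for all $j\in W_M^c$. On that set $X_m=0$ for $m>M$, so $\varphi\circ\pi=h_M$ by \eqref{eq:phipi}. Thus $\sigma_M$ is carried by $\{\varphi=h_M\}$, while $\mu$ is carried by $E_{Q,D}\subseteq\{\varphi=0\}$. Since $\mu=\pi_*(\mu_M\otimes p_{W_M^c})$, Lemma~\ref{lem:scales} gives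
\[
\|\sigma_M-\mu\|_{PM}=\|(\nu_M-\mu_M)\otimes p_{W_M^c}\|\le5\kappa h_M .
\]
By Lemma~\ref{lem:level}, $|\int v\,d\mu|\le5\kappa\|\varphi v\|_A+5\kappa h_M\|v\|_A$ for every $M$. Let $M\to\infty$.
\end{proof}

\section{Invariant sets}\label{sec:invariant}

For the Cantor set, passing to base $9$ produced a forbidden digit that is isolated from the allowed ones, has their parity, and is their mean. In general we pass to a high power of the base, where $F$ meets only a small proportion of the arcs, find an isolated digit $w$ in the right residue class, and then choose $p$ to have mean $w$. We first prove the converse announced in Remark~\ref{rem:H2}.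

\begin{lemma}\label{lem:H2}
Let $G\subset\mathbf{Z}$ be finite with $|G|\ge2$, let $g$ be the greatest common divisor of the differences of elements of $G$, and let $w\in\mathbf{Z}$ with $g\mid a-w$ for $a\in G$. If $p$ is a probability measure with support $G$ and mean $w$, then $\chi(\theta)=\sum_{a\in G}p(a)e^{i(a-w)\theta}$ satisfies \textup{(H2)} for some $\kappa\ge1$.
\end{lemma}

\begin{proof}
The function $\chi$ has period $2\pi/g$, so we may assume $|\theta|\le\pi/g$. Since all $p(a)$, $a\in G$, are positive, $|\chi(\theta)|=1$ holds only if the unimodular numbers $e^{i(a-w)\theta}$ are all equal, that is, $(a-a')\theta\in2\pi\mathbf{Z}$ for all $a,a'\in G$. As $g$ is an integer combination of the differences $a-a'$, this gives $g\theta\in2\pi\mathbf{Z}$, so $\theta=0$ in our range. Let $\sigma^2>0$ be the variance of $p$. Because the mean is $w$, Taylor's formula gives $\chi(\theta)=1-\frac12\sigma^2\theta^2+O(|\theta|^3)$. So there is $\delta_0\in(0,\pi/g)$ such that $|1-\chi(\theta)|\le\sigma^2\theta^2$ and $1-|\chi(\theta)|\ge\frac14\sigma^2\theta^2$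 for $|\theta|\le\delta_0$. On the compact set $\delta_0\le|\theta|\le\pi/g$ we have $1-|\chi|\ge\gamma$ for some $\gamma>0$, and $|1-\chi|\le2$. Take $\kappa=\max(4,2/\gamma)$.
\end{proof}

\begin{lemma}\label{lem:count}
Let $b\ge2$ be an integer, and let $F\subsetneq\mathbf{T}$ be closed with $bF\subseteq F$. There is $N\ge1$ such that for every $i\ge1$, at most $(b^N-1)^i$ of the $b^{Ni}$ arcs $I_{b^{Ni}}(a)$ meet $F$.
\end{lemma}

\begin{proof}
The complement of $F$ is open and nonempty, so for some $N$ it contains an arc $I_H(e)$, where $H=b^N$. Let $0\le a<H^i$ have the base-$H$ digits $a_1,\dots,a_i$, so that $a=\sum_{j\le i}a_jH^{i-j}$, and let $x\in I_{H^i}(a)\cap F$. Then $x=2\pi(a+u)H^{-i}$ with $u\in[0,1]$. Expanding $u$ in base $H$ (with all digits $H-1$ if $u=1$) gives an expansion of $x$ that begins with $a_1,\dots,a_i$. By \eqref{eq:digit}, $H^{j-1}x\in I_H(a_j)$ for $j\le i$, and $H^{j-1}x\in F$; hence $a_j\ne e$. There are $(H-1)^i$ such $a$.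
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:invariant}]
Put $b=q^r$, so $bF\subseteq F$, and let $N$ be as in Lemma~\ref{lem:count}. For $k=Ni$ let $Q=b^k$ and
\[
D_k=\Bigl\{\sum_{l=0}^{k-1}a_lb^l:a_l\in D\Bigr\}\subseteq\{0,\dots,Q-1\}.
\]
Grouping digits in blocks of length $k$ shows that $E_{Q,D_k}=E_{b,D}\subseteq F$, and $QF\subseteq F$. We choose $i$, $w$ and $p$ so that Proposition~\ref{prop:digit} applies to $Q,D_k,w,p,F$.

\emph{The digit $w$.} Let $g\ge1$ be the greatest common divisor of the differences of elements of $D$; here $|D|\ge2$ is used. It is also the greatest common divisor for $D_k$: every difference of elements of $D_k$ is divisible by $g$, and varying $a_0$ alone produces every difference of elements of $D$. Moreover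
\[
\max D_k-\min D_k=(\max D-\min D)\,\frac{Q-1}{b-1}\ge g\,\frac{Q-1}{b-1},
\]
so at least $(Q-1)/(b-1)$ integers $w\in[\min D_k,\max D_k]$ satisfy $w\equiv\min D_k\pmod g$; call them candidates. Call an index $a\in\{0,\dots,Q-1\}$ occupied if $I_Q(a)$ meets $F$. There are at most $(b^N-1)^i$ occupied indices, and $(b^N-1)^i/Q=(1-b^{-N})^i\to0$. Fix $i$ so large that the number of candidates exceeds three times the number of occupied indices. An occupied index is congruent modulo $Q$ to one of $w-1,w,w+1$ for at most three candidates $w$, so there is a candidate $w$ such that no occupied index is congruent to $w-1$, $w$ or $w+1$.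

Every $a\in D_k$ is occupied, since $I_Q(a)$ contains the points of $E_{Q,D_k}$ with first digit $a$. Two arcs $I_Q(a)$ and $I_Q(w)$ intersect only if $a\equiv w-1,w,w+1\pmod Q$. Hence $I_Q(w)$ is disjoint from the closed set $F_1=F\cup\bigcup_{a\in D_k}I_Q(a)$. The function
\[
\lambda(x)=\frac{\operatorname{dist}(x,F_1)}{\operatorname{dist}(x,F_1)+\operatorname{dist}(x,I_Q(w))}
\]
is Lipschitz, because the denominator is Lipschitz and bounded below by the positive distance between the two sets. So $\lambda\in A(\mathbf{T})$ by \eqref{eq:lip}, and (H1) holds. Also $\min D_k<w<\max D_k$, since $w\notin D_k$.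

\emph{The measure $p$.} Let $u$ be the uniform law on $D_k$, with mean $\bar u$. For small $\epsilon>0$ the number $w_\epsilon=(w-\epsilon\bar u)/(1-\epsilon)$ is close to $w$ and so lies in $[\min D_k,\max D_k]$; let $p_0$ be the law on $\{\min D_k,\max D_k\}$ with mean $w_\epsilon$. Then $p=\epsilon u+(1-\epsilon)p_0$ has support $D_k$ and mean $w$, and $g\mid a-w$ for $a\in D_k$. Lemma~\ref{lem:H2} gives (H2), and Proposition~\ref{prop:digit} gives the theorem with $\delta=1/(5\kappa)$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:class}]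
If $|D|=q$, then $E_{q,D}=\mathbf{T}$ and $k(\mathbf{T})=j(\mathbf{T})=\{0\}$, so the condition holds with $\psi_n=0$. If $|D|=1$, then $E_{q,D}$ is a point, which is a C-set by Example~\ref{ex:point} and the translation invariance of $\|\cdot\|_A$. If $2\le|D|\le q-1$, then $F=E_{q,D}$ is closed, $qF\subseteq F$, and $F\ne\mathbf{T}$ because for every $k$ it is covered by $|D|^k$ arcs of length $2\pi q^{-k}$, whose total length tends to $0$. Theorem~\ref{thm:invariant} applies with $r=1$.
\end{proof}

The two positive cases of the corollary show that neither the assumption $F\ne\mathbf{T}$ nor the assumption $|D|\ge2$ can be dropped from Theorem~\ref{thm:invariant}: the sets $\mathbf{T}$ and $\{0\}=E_{q,\{0\}}$ are mapped into themselves by $x\mapsto qx$ and are C-sets.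

\begin{thebibliography}{1}

\bibitem{Rudin}
Rudin, \emph{Fourier Analysis on Groups}.

\end{thebibliography}
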